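# Conjugacy in free lattice-ordered groups: conjugators of bounded complexity

## 1. Short conjugators: a guess, tested in free groups and in rank one

A **lattice-ordered group**, or $\ell$-group, is a group with a lattice order such that $x\le y$ implies $axb\le ayb$. Two examples to keep in mind are $\mathbb Z$ with its usual order, and the group $\mathrm{Aut}(\Omega)$ of order automorphisms of a chain (totally ordered set) $\Omega$, with the lattice operations taken pointwise. The **free $\ell$-group** on a set $X$ is the $\ell$-group $F\supseteq X$ such that every map from $X$ to an $\ell$-group $H$ extends uniquely to a homomorphism $F\to H$ that preserves the group operations and $\vee,\wedge$. Its elements are given by words in the generators, using the group operations and $\vee,\wedge$. The word problem for free $\ell$-groups is solvable (Holland and McCleary). Elements $u,v$ are conjugate if $v=g^{-1}ug$ for some $g$.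

The problem is: *does there exist an algorithm which, given two arbitrary elements of the free $\ell$-group on, say, two generators, determines whether or not they are conjugate?*

The first guess is **yes, for a cheap reason**: conjugate elements should have a short conjugator, and then one searches through the finitely many short candidates, testing each with the word problem. Let us test this.

**Free groups.** Let $u,v$ be conjugate in a free group, $|u|,|v|\le r$. Write $u=au_0a^{-1}$, $v=bv_0b^{-1}$, reduced, with $u_0,v_0$ cyclically reduced. Then $v_0$ is a cyclic rotation of $u_0$, so $v_0=s^{-1}u_0s$ with $s$ a prefix of $u_0$, and $g=asb^{-1}$ satisfies $g^{-1}ug=bs^{-1}u_0sb^{-1}=v$, with $|g|\le|a|+|u_0|+|b|\le2r$. The guess holds.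

**Measuring size in $F$.** Fix $k\ge1$. Let $G$ be the free group on $x_1,\dots,x_k$, $|\cdot|$ its word length, $B_n=\{a\in G:|a|\le n\}$ and $\beta(n)=|B_n|\ge n$. Let $F$ be the free $\ell$-group on $x_1,\dots,x_k$. Recall that an $\ell$-group is a distributive lattice, that multiplication distributes over $\vee,\wedge$ on both sides, and that inversion interchanges $\vee$ and $\wedge$. Hence every element of $F$ is a finite expression $\bigvee_i\bigwedge_j w_{ij}$ with $w_{ij}$ group words.

**Definition.** An element $w\in F$ has *radius $\le n$* if it lies in the sublattice $L(B_n)$ of $F$ generated by the images of $B_n$.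

For example $(x\vee y^{-1})^2=x^2\vee xy^{-1}\vee y^{-1}x\vee y^{-2}$ has radius $\le2$. By distributivity $L(B_n)$ consists of joins of meets of nonempty subsets of $B_n$, so it is finite. If $w=\bigvee_i\bigwedge_jw_{ij}$ then $ww'=\bigvee_i\bigwedge_j(w_{ij}w')$, and each $w_{ij}w'$ expands in the same way; so radii add under products. Inversion preserves radii, and if $w,w'$ have radius $\le n$ then so do $w\vee w'$ and $w\wedge w'$. So a word with $\ell$ occurrences of generators has radius $\le\ell$.

**Rank one.** For $k=1$ the group $F$ is abelian. Indeed if $w'=\bigvee\bigwedge x^{m_{ij}}$ then $x^nw'=\bigvee\bigwedge x^{n+m_{ij}}=w'x^n$; and for $w=\bigvee\bigwedge x^{n_{ij}}$ this gives $ww'=\bigvee\bigwedge (x^{n_{ij}}w')=\bigvee\bigwedge (w'x^{n_{ij}})=w'w$. So conjugate means equal, and $e$ is a conjugator. The guess holds again.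

**How would one shorten a given conjugator?** If $v=g^{-1}ug$, then $u^ng$ is also a conjugator for every $n$. So one would try to choose $n$ with $u^ng$ of small radius. This already fails in rank one. Take $u=v=|x|:=x\vee x^{-1}$ and $g=x^7$. Let $\pi_\pm:F\to\mathbb Z$ be the homomorphisms with $x\mapsto\pm1$. An element of radius $\le s$ has both images in $[-s,s]$. Since $\pi_\pm(u)=1$, we have $\pi_\pm(u^ng)=n\pm7$, and $\max(|n+7|,|n-7|)\ge7$ for every $n$. With $x^R$ in place of $x^7$ the radius of $u^ng$ is at least $R$ for all $n$. The right correction is $u^{-7}$ "where $x$ is positive" and $u^{7}$ "where $x$ is negative". So the exponent must be allowed to vary from place to place, and the varying choices must fit together into one element of $F$. Doing this with bounds that depend only on the radii of $u,v$ is the whole proof. The bounds are as follows. For $r\ge1$ put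

$$\begin{aligned}&K=r\beta(2r),\quad R_0=K+r,\quad R_1=R_0+K+4r+1,\quad \rho=2R_1+R_0+r,\\ &\kappa=\bigl(2R_0+2R_1\beta(\rho)^2+1\bigr)\beta(K),\quad N=\kappa\cdot\beta(R_1)!,\\ &R_2=R_0+rN,\quad R_3=\max(R_1,R_2),\quad R_4=\beta(R_3)^2.\end{aligned}\tag{1.1}$$

**Theorem 1.1.** Let $u,v\in F$ have radius $\le r$. If $u,v$ are conjugate in $F$, then they are conjugate by an element of the finite set $L(B_{R_4})$.

**Theorem 1.2.** The conjugacy problem for $F$ is solvable; in particular this holds for $k=2$.

*Proof of Theorem 1.2 from Theorem 1.1.* Compute $r\ge1$ bounding the radii of $u,v$ (the lengths of the given words will do). List the finitely many expressions $\bigvee\bigwedge$ over $B_{R_4}$, and for each such $g$ test whether $ug=gv$ by the algorithm for the word problem. $\square$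

So the answer to the problem is yes; Section 9 extends it to every rank. We now prove Theorem 1.1.

## 2. Elements of $F$ as rules on right-ordered free groups

All actions are on the right, so $a(ww')=(aw)w'$.

**Right orders.** $RO(G)$ is the set of total orders $p$ on $G$ with $a<_pb\Rightarrow ac<_pbc$. Free groups are right orderable, so $RO(G)\ne\emptyset$. For $k=1$ there are exactly two right orders, fixed by the sign of $x$. The positive elements of a right order are closed under products: $e<x$ gives $y<xy$, so $e<y<xy$ if also $e<y$. And $e<x$ iff $x^{-1}<e$.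

Given $p\in RO(G)$, right multiplication is an action of $G$ on the chain $(G,p)$ by order automorphisms, so we get a homomorphism $F\to\mathrm{Aut}(G,p)$. For $a\in G$, $w\in F$ write $aw$ for the image of the point $a$, and put
$$w(p)=ew\in G .$$
If $w=\bigvee_i\bigwedge_jw_{ij}$ then $aw=\max_i\min_jaw_{ij}$, computed in $p$. Hence:

**(2.1) Locality.** If $w$ has radius $\le n$, then $aw\in aB_n$, and $aw$ depends only on the restriction of $p$ to $aB_n$. The same holds for $w^{-1}$.

For $a\in G$ define $p^a$ by $b<_{p^a}c\iff ab<_pac$. Then $p^a\in RO(G)$ and $(p^a)^b=p^{ab}$. The map $b\mapsto ab$ is an order isomorphism $(G,p^a)\to(G,p)$ that commutes with right multiplications, hence with $F$. Therefore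
$$aw=a\cdot w(p^a).\tag{2.2}$$
Also $(w\vee w')(p)=\max_p(w(p),w'(p))$ and $(w\wedge w')(p)=\min_p(w(p),w'(p))$. In the example of Section 1, with $u=|x|$, we have $u(p)=x$ if $e<_px$ and $u(p)=x^{-1}$ otherwise.

**(2.3) Refinements.** Let $G$ act on a chain $\Omega$ by order automorphisms, and let $\alpha\in\Omega$. Let $\mathcal P(\alpha)$ be the set of $p\in RO(G)$ such that $\alpha a<\alpha b\Rightarrow a<_pb$. *It is nonempty.* Let $H=\mathrm{Stab}(\alpha)$; then $\alpha a=\alpha b\iff ba^{-1}\in H$. Fix a right order of $H$ (restrict one of $G$). Put $a<b$ if $\alpha a<\alpha b$, or if $\alpha a=\alpha b$ and $ba^{-1}$ is positive in $H$. This is total. It is right invariant, since the action preserves order and $(bc)(ac)^{-1}=ba^{-1}$. It is transitive: the only case that is not immediate is $\alpha a=\alpha b=\alpha c$, where $ca^{-1}=cb^{-1}\cdot ba^{-1}$ is a product of positive elements.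

For $p\in\mathcal P(\alpha)$ the map $a\mapsto\alpha a$ from $(G,p)$ to $\Omega$ is weakly monotone and commutes with $G$, so it commutes with finite maxima and minima. Hence
$$\alpha\cdot(aw)=(\alpha a)w\qquad(w\in F),\tag{2.4}$$
where $aw$ is computed in $(G,p)$ and the right side in $\Omega$.

*Example.* Let $k=2$, $\Omega=\mathbb R$, $sx=s+1$, $sy=s-1/\sqrt2$, $\alpha=0$. An element with exponent sums $(m,n)$ sends $0$ to $m-n/\sqrt2$, so $\mathrm{Stab}(0)$ is the commutator subgroup. Every $p\in\mathcal P(0)$ has $e<_pxy<_px$, because $0<1-1/\sqrt2<1$. The stabilizer here is not cyclic: a generator of a cyclic group containing both $x^{-1}y^{-1}xy$ and $x^{-2}y^{-1}x^2y$ would be cyclically reduced (its powers are), the first word is not a proper power, so the generator would have length $4$; but the second word is cyclically reduced of length $6$. Non-cyclic stabilizers will have to be avoided later.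

**(2.5) Faithfulness (Conrad).** *If $w\ne e$ in $F$, then $w(p)\ne e$ for some $p\in RO(G)$.* By Holland's theorem $F$ embeds in $\mathrm{Aut}(\Omega)$ for some chain $\Omega$. Pick $\alpha$ with $\alpha w\ne\alpha$ and $p\in\mathcal P(\alpha)$. By (2.4) $\alpha\,w(p)=\alpha w\ne\alpha$, so $w(p)\ne e$. Consequently two elements of $F$ are equal iff they act equally on all chains $(G,p)$.

**The tree.** $T$ is the Cayley graph of $G$ with edges $a - ax_i$. So $d(a,b)=|a^{-1}b|$, and $G$ acts freely on $T$ by isometries by *left* multiplication. $[a,b]$ denotes the geodesic. Each $h\ne e$ has an axis $A_h$ and a translation length $\|h\|\ge1$, and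
$$d(a,h^ja)=|j|\,\|h\|+2d(a,A_h)\qquad(j\ne0).\tag{2.6}$$
Orders are invariant under right multiplication, distances under left multiplication. By (2.1), an element of radius $\le n$ moves each point of $T$ by at most $n$.

## 3. Increasing paths in the tree

**Step 1: bounded backtracking.** The purpose is to show that a sequence which increases in a right order and moves by bounded steps follows a geodesic, with an error depending only on the step size. A small sidestep is possible: in the example after (2.4), $e<_pxy<_px$ and $xy$ is at distance $1$ from $[e,x]$.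

**Lemma 3.1.** Let $p\in RO(G)$ and let $P_i<_pP_{i+1}<_p\dots<_pP_n$ satisfy $d(P_t,P_{t+1})\le r$. Then:

(i) each vertex of $[P_i,P_n]$ is within $r$ of some $P_t$;

(ii) $d(P_j,[P_i,P_n])\le K$ for $i\le j\le n$;

(iii) $n-i+1\le(d(P_i,P_n)+1)\beta(K)$.

*Proof.* (i) If $i=n$ this is trivial. Otherwise the concatenation of the geodesics $[P_t,P_{t+1}]$ is a path from $P_i$ to $P_n$, so it contains every vertex $x$ of $[P_i,P_n]$; if $x\in[P_t,P_{t+1}]$, then $d(x,P_t)\le r$.

(ii) Let $\pi$ be the projection of $P_j$ to $[P_i,P_n]$, and let $q_0=\pi,q_1,\dots,q_D=P_j$ be the vertices of $[\pi,P_j]$. We must show $D\le K$. For $1\le l\le D$ let $T_l=\{y:q_l\in[\pi,y]\}$, the half-tree beyond the edge $q_{l-1}q_l$. Then $T_1\supset T_2\supset\cdots$ and $P_j\in T_l$. Moreover $P_i,P_n\notin T_l$, since $[\pi,P_i],[\pi,P_n]\subset[P_i,P_n]$ do not contain $q_l$. So we may define the last time before $j$ and the first time after $j$ outside $T_l$: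
$$a_l=\max\{t\in[i,j]:P_t\notin T_l\},\qquad b_l=\min\{t\in[j,n]:P_t\notin T_l\}.$$
The steps $a_l\to a_l+1$ and $b_l-1\to b_l$ cross the edge $q_{l-1}q_l$. So $P_{a_l}=q_ls_l$ and $P_{b_l}=q_ls_l'$ with $|s_l|,|s_l'|\le r$, and
$$P_{b_l}=P_{a_l}c_l,\qquad c_l=s_l^{-1}s_l'\in B_{2r}.$$

Suppose $l<l'$ and $c_l=c_{l'}$. As $T_{l'}\subset T_l$, we have $a_l\le a_{l'}$ and $b_l\ge b_{l'}$. From $P_{a_l}\le_pP_{a_{l'}}$, right multiplication by $c_l=c_{l'}$ gives $P_{b_l}\le_pP_{b_{l'}}$, so $b_l\le b_{l'}$. Hence $b_l=b_{l'}$, then $P_{a_l}=P_{a_{l'}}$ and $a_l=a_{l'}=:a$. Now $P_a\notin T_l$ and $P_{a+1}\in T_{l'}$, so $[P_a,P_{a+1}]$ contains $q_{l-1},\dots,q_{l'}$, and $l'-l+1\le r$. So each element of $B_{2r}$ equals $c_l$ for at most $r$ indices $l$, and $D\le r\beta(2r)=K$.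

(iii) The $P_t$ are distinct, and by (ii) each lies within $K$ of one of the $d(P_i,P_n)+1$ vertices of $[P_i,P_n]$. $\square$

**Standing assumptions (through Section 8).** $u,v\in F$ have radius $\le r$, $g\in F$ has radius $\le R$, and $v=g^{-1}ug$, i.e. $ug=gv$. There is no bound on $R$ in terms of $r$. For $\varepsilon=\pm1$ let $V_\varepsilon=\{p:e<_pu^\varepsilon(p)\}$. Since $u^{-1}g=gv^{-1}$, the triple $(u^{-1},v^{-1},g)$ satisfies the same assumptions, and every statement for $\varepsilon=-1$ is the statement for $\varepsilon=+1$ applied to it. So until Section 6.2 we write only $\varepsilon=+1$ and $V=V_+$. For $p\in V$ put, in $(G,p)$,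
$$P_n=eu^n,\qquad Q_n=eu^ng=e\,gv^n\qquad(n\in\mathbb Z).$$
Since $e<_peu$ and $u,g$ act by order automorphisms, both sequences are strictly increasing. Since $P_{n+1}=P_nu$ and $Q_{n+1}=Q_nv$, both have steps of length $\le r$. Since $Q_n=P_ng$, $d(P_n,Q_n)\le R$. Balls are finite, so $|P_n|,|Q_n|\to\infty$ as $n\to\pm\infty$.

**Step 2: for each single order some slide is short.** The purpose is to show that for each $p$ some $u^mg$ has a short value at $p$, with a bound independent of $R$.

**Lemma 3.2.** For $p\in V$ there is $m$ with $|Q_m|\le R_0$, i.e. $(gv^m)(p)\in B_{R_0}$.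

*Proof.* Take $M$ with $|P_{M}|,|P_{-M}|>K+R$. By Lemma 3.1(ii) for $P_0=e$, some $\pi\in[P_{-M},P_M]$ has $|\pi|\le K$, so $d(\pi,P_{\pm M})>R$. Hence $P_{-M}$ and $P_M$ lie in different components of $T\smallsetminus\pi$. As $d(P_{\pm M},Q_{\pm M})\le R$, the geodesic $[P_{\pm M},Q_{\pm M}]$ avoids $\pi$, so $Q_{\pm M}$ lies in the component of $P_{\pm M}$. Hence $\pi\in[Q_{-M},Q_M]$. By Lemma 3.1(i) some $Q_m$ is within $r$ of $\pi$, so $|Q_m|\le K+r=R_0$. $\square$

**Where sliding by itself stops.** One would like to choose $m(p)$ as in Lemma 3.2 and to find $g''\in F$ of bounded radius with $g''(p)=(gv^{m(p)})(p)$ for all $p$. Three things are missing.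

1. The value at $p$ of an element of radius $n$ is decided by $p|_{B_n}$. But $(gv^m)(p)$ is computed from $p$ on a ball of radius $R+|m|r$, and $R$ is not bounded in terms of $r$. Lemma 3.2 concerns one order at a time, and says nothing about two orders that agree near $e$.
2. The identity $ug''=g''v$ requires the same exponent at $a$ and at $au$.
3. An element of $F$ acts on every chain $(G,p)$ by an order-preserving map, so the exponents at different points must respect the order.

The main point is the first. The idea is to connect two orders that agree on $B_{R_1}$ by a continuous path of actions on the real line. In a generic path the order changes only at isolated events of one type: for some $h\neq e$, the order on the cosets of $\langle h\rangle$ is reversed. Such an $h$ either has a long translation length or an axis far from $e$. By Lemma 3.1 an increasing sequence cannot visit a distant axis both in its past and in its future. So the short value can be recomputed from the side that never sees the change.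

## 4. Right orders from diffeomorphisms of the line

Let $\mathcal D_A$ be the group of $C^1$ orientation-preserving diffeomorphisms of $\mathbb R$ equal to the identity off $(-A,A)$. A tuple $D=(x_1,\dots,x_k)\in\mathcal D_A^k$ gives a right action of $G$, hence of $F$, on $\mathbb R$. Orbits of points of $(-A,A)$ stay in $(-A,A)$. Put $\mathcal P(D)=\mathcal P(0)$ in the sense of (2.3).

**Step 3: finite pieces of orders are realized on the line.** The purpose is to replace combinatorial orders by points of $\mathbb R$, which can be moved continuously.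

Let $Y$ be $B_S$, or a disjoint union $\alpha B_S\sqcup\gamma B_S$ of two copies of $B_S$, with $(\alpha a)x_i:=\alpha(ax_i)$ and likewise for $\gamma$. A total order on $Y$ is *consistent* if $y<y'\iff yx_i<y'x_i$ whenever all four elements lie in $Y$. Restrictions of right orders to $B_S$ are consistent.

**(4.1) Realization.** *For a consistent total order on $Y$, every order-preserving injection $\theta:Y\to\mathbb R$ and every $A$ with $\theta(Y)\cup\{0\}\subset(-A,A)$, there is $D\in\mathcal D_A^k$ with $\theta(yx_i)=\theta(y)x_i$ whenever $y,yx_i\in Y$.*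

Fix $i$. By consistency, $\theta(y)\mapsto\theta(yx_i)$ is a finite strictly increasing partial map of $(-A,A)$. Add $\pm A\mapsto\pm A$ and write it as $s_j\mapsto t_j$, $0\le j\le n$, with $s_0<\dots<s_n$, $t_0<\dots<t_n$, $s_0=t_0=-A$, $s_n=t_n=A$. On $[s_{j-1},s_j]$ choose a smooth $\psi_j$ with values in $[0,1]$, equal to $1$ near both endpoints, not identically $1$, with $\int\psi_j<t_j-t_{j-1}$. There put $f'=\psi_j+c_j(1-\psi_j)$ with $c_j=(t_j-t_{j-1}-\int\psi_j)/\int(1-\psi_j)>0$, and put $f'=1$ off $[-A,A]$. Then $f'$ is smooth, $f'>0$ and $\int_{s_{j-1}}^{s_j}f'=t_j-t_{j-1}$. The integral $f$ with $f(s_0)=t_0$ maps each $s_j$ to $t_j$ and is the identity off $(-A,A)$. Take $x_i=f$.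

By induction along reduced words, whose prefixes stay in the ball, $\theta(\alpha a)=\theta(\alpha)a$ for $a\in B_S$ (here $\theta(\alpha)=\theta(\alpha e)$), likewise for $\gamma$, and $\theta(a)=\theta(e)a$ for a single copy. At a letter $x_i^{-1}$ one uses $\theta(yx_i^{-1})x_i=\theta(y)$.

**Paths.** A *path* is a family $D_\lambda=(x_i(\lambda,\cdot))_i\in\mathcal D_A^k$ ($A$ fixed), with $\lambda$ in an open interval $J\supset[0,1]$, jointly $C^1$ in $(\lambda,s)$. By the inverse function theorem, applied to $(\lambda,s)\mapsto(\lambda,x_i(\lambda,s))$, the inverses are jointly $C^1$ too.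

**(4.2) Small perturbations move points little.** Let $J'\supset[0,1]$ be an open interval with compact closure in $J$. As $\partial_sx_i=1$ for $|s|\ge A$, compactness gives $c>0$ with $c\le\partial_sx_i\le c^{-1}$ on $\overline{J'}\times\mathbb R$. Let $\tilde x_i=x_i+\zeta_i$ with $\zeta_i\in C^1(\mathbb R)$ vanishing off $(-A,A)$ and $\|\zeta_i\|_{C^1}\le\epsilon<c/2$. Then $\tilde x_i(\lambda,\cdot)\in\mathcal D_A$, and the $\tilde x_i$ form a path for $\lambda\in J'$. Moreover
$$|y\tilde x_i-y'x_i|\le\epsilon+c^{-1}|y-y'|,\qquad|y\tilde x_i^{-1}-y'x_i^{-1}|\le c^{-1}(|y-y'|+\epsilon);$$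
for the second, $z=y\tilde x_i^{-1}$ satisfies $zx_i=y-\zeta_i(z)$. By induction on $|a|$, for each $a\in G$ the point $0a$ moves by an amount that tends to $0$ with $\epsilon$, uniformly in $\lambda\in[0,1]$. Hence the same holds for $0w$ for each $w\in F$.

**Step 4: general position.** The purpose is to make the stabilizer of $0$ cyclic at *every* time of a path. A stabilizer containing two independent elements amounts to two independent equations, and a one-parameter family should avoid this.

**Lemma 4.1.** Let $D_\lambda$ be a path and $\Delta\ni e$ a finite subtree of $T$ such that the points $0a$ $(a\in\Delta)$ are pairwise distinct and independent of $\lambda$. Then there are arbitrarily $C^1$-small $\zeta_i\in C^1(\mathbb R)$ such that $x_i(\lambda,s)+\zeta_i(s)$ is a path for $\lambda$ in a neighborhood of $[0,1]$, with the same points $0a$ $(a\in\Delta)$, for which $\mathrm{Stab}_{D_\lambda}(0)$ is cyclic for **every** $\lambda\in[0,1]$.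

*Proof.* *The family of perturbations.* Let $\Phi_i=\{0a:a,ax_i\in\Delta\}$, a finite subset of $(-A,A)$ independent of $\lambda$. Let $\eta_i\in C^\infty(\mathbb R)$ be positive on $(-A,A)\smallsetminus\Phi_i$ and $0$ elsewhere, for instance $e^{-1/(A^2-s^2)}\prod_{f\in\Phi_i}(s-f)^2$ on $(-A,A)$. Let $J'$ be as in (4.2). For $t=(t_{ij})\in[-1,1]^{\{1,\dots,k\}\times\mathbb Z_{\ge0}}$ put
$$\zeta_i^t(s)=\eta_i(s)\sum_{j\ge0}\epsilon_jt_{ij}s^j,$$
with $\epsilon_j>0$ decreasing so fast that $\sum_j\epsilon_j\|\eta_is^j\|_{C^1}$ is finite and as small as desired. By (4.2), for every $t$ the maps $x_i+\zeta_i^t$, $\lambda\in J'$, form a path. As $\zeta_i^t$ vanishes on $\Phi_i$, the new $x_i$ still sends $0a$ to $0ax_i$ whenever $a,ax_i\in\Delta$; so by induction along the tree $\Delta$ the points $0a$ $(a\in\Delta)$ are unchanged. The map $(\lambda,t,s)\mapsto(\lambda,t,x_i(\lambda,s)+\zeta_i^t(s))$ is a continuous bijection of the compact space $\overline{J'}\times[-1,1]^\infty\times[-A,A]$ (product topology), hence a homeomorphism. So all points $0a$, $a\in G$, depend continuously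 on $(\lambda,t)$. We show that almost every $t$, for the product of uniform measures, works.

*What a non-cyclic stabilizer produces.* For given $(\lambda,t)$ let $\Gamma$ be the orbit graph of $0$: its vertices are the points of $0\cdot G$, and its edges are $(i,s)$, from $s$ to $sx_i$; call $s$ the *source*. It is the quotient $H\backslash T$ with $H=\mathrm{Stab}(0)\cong\pi_1(\Gamma)$. Suppose $H$, a free group, is not cyclic. Then $\Gamma$ has Betti number $\ge2$. The map $a\mapsto0a$ embeds $\Delta$ in $\Gamma$, and the edges of the image are exactly the $(i,s)$ with $s\in\Phi_i$. Choose a spanning tree of $\Gamma$ containing the image of $\Delta$ and two non-tree edges $(i_1,s_1),(i_2,s_2)$. Let $h_1,h_2$ be the words that spell their fundamental loops at $0$. The $h_1$-loop traverses $(i_1,s_1)$ exactly once, say at its $k_1$-th letter, and the $h_2$-loop does not traverse it. Symmetrically for $(i_2,s_2)$ and $k_2$. Moreover $s_\nu\notin\Phi_{i_\nu}$, since edges with source in $\Phi_{i_\nu}$ and label $i_\nu$ are tree edges.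

*Countably many bad sets.* For each of the countably many quadruples $(h_1,k_1,h_2,k_2)$ of words and positions, with $i_\nu$ the label of the $k_\nu$-th letter of $h_\nu$, let $\mathrm{Bad}\subset[0,1]\times[-1,1]^\infty$ be the set of $(\lambda,t)$ such that $0h_1=0=0h_2$ and, for $\nu=1,2$, the source $s_\nu$ of the $k_\nu$-th edge of the $h_\nu$-path is not in $\Phi_{i_\nu}$ and differs from the sources of the edges with label $i_\nu$ at all other positions of the $h_1$- and $h_2$-paths. By the preceding paragraph, each $(\lambda,t)$ with non-cyclic stabilizer lies in one of these sets. Each $\mathrm{Bad}$ is the intersection of a closed and an open subset of a compact metrizable space, so it is $\sigma$-compact; its projection to $t$-space is $\sigma$-compact, hence Borel. It suffices to show that each projection is null. By Fubini, it suffices to fix all $t_{ij}$ with $j\ge n:=|h_1|+|h_2|$ (lengths as words) and to show that the slice of the projection in the variables $t'=(t_{ij})_{j<n}$ is null in $(-1,1)^{kn}$; the boundary of the cube is null.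

*Two independent equations.* With these $t_{ij}$ fixed, $\Psi(\lambda,t')=(0h_1,0h_2)$ is $C^1$ on $J'\times(-1,1)^{kn}$. At a bad point choose, by Lagrange interpolation, a polynomial $q$ of degree $<n$ with $\eta_{i_1}(s_1)q(s_1)=1$ that vanishes at the at most $n-1$ other sources of label-$i_1$ edges on the two paths. This is possible as $s_1$ differs from them and $\eta_{i_1}(s_1)\ne0$. The variation $\delta x_{i_1}=\eta_{i_1}q$ is a $t'$-direction, since all $\epsilon_j>0$. Along a path, the position $y$ varies to first order by
$$\delta(yx_i)=\delta x_i(y)+x_i'(y)\,\delta y$$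
at a letter $x_i$; at a letter $x_i^{-1}$, with $z=yx_i^{-1}$ (the source), it varies by
$$\delta z=\frac{\delta y-\delta x_i(z)}{x_i'(z)}.$$
So this direction contributes only at the $k_1$-th letter of $h_1$. The contribution there is nonzero, and later letters multiply it by positive factors. So $0h_1$ changes to first order by a nonzero amount and $0h_2$ by zero. Exchanging the indices $1,2$, we see that $\partial\Psi/\partial t'$ has rank $2$ at bad points.

The points of $\Psi^{-1}(0,0)$ where $\partial\Psi/\partial t'$ has rank $2$ form a $C^1$ manifold of dimension $(1+kn)-2=kn-1$. The image of a $C^1$ map from a second countable $(kn-1)$-dimensional manifold to $\mathbb R^{kn}$ is null, so its projection to $t'$-space is null. $\square$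

**Step 5: what happens to the order along such a path.** The purpose is to describe $\mathcal P(D)$ when the stabilizer is cyclic, and its changes with $\lambda$.

**(4.3)** Suppose $H=\mathrm{Stab}_D(0)=\langle h\rangle$. An order $p\in\mathcal P(D)$ is determined by its restriction to $H$: if $0a=0b$, then $ba^{-1}\in H$ and $a<_pb\iff e<_pba^{-1}$. An infinite cyclic group has two right orders. So if $h\ne e$, then $\mathcal P(D)=\{p_+,p_-\}$, where
$$a<_{p_\pm}b\iff0a<0b,\ \text{ or }\ ba^{-1}=h^j\text{ with }\pm j>0 .$$
The orders $p_+,p_-$ differ exactly on the pairs $a\ne b$ with $Ha=Hb$. Replacing $h$ by $h^{-1}$ exchanges them. If $h=e$, let $p_+=p_-$ be the unique element of $\mathcal P(D)$.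

**(4.4)** Let $D_\lambda$ be a path with cyclic stabilizers for all $\lambda\in[0,1]$, and write $p_\pm(\lambda)$ (generators chosen arbitrarily). *For any $S$ and $\lambda_0\in[0,1]$: if $\lambda\in[0,1]$ is near $\lambda_0$, then $p_+(\lambda)|_{B_S}$ is one of $p_\pm(\lambda_0)|_{B_S}$.* The finitely many strict inequalities $0a<0b$ $(a,b\in B_S)$ valid at $\lambda_0$ persist. If $0a=0b$ at $\lambda_0$ and $a\ne b$, then $ba^{-1}=h^j$ with $h$ the generator at $\lambda_0$, and the right order $p_+(\lambda)$ has $a<b$ iff $e<h^j$, which is decided by $j$ and the sign that $p_+(\lambda)$ gives to $h$.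

## 5. Reversing the order on the cosets of a cyclic subgroup

**Step 6: a reversal does not change a short value.** The purpose is to show that passing from $p_-$ to $p_+$ leaves the value $(gv^m)(p)$ unchanged if that value is short and the reversal does not take place near $e$.

**Lemma 5.1 (invisible flips).** Let $0u>0$ under $D$, let $\mathrm{Stab}_D(0)=\langle h\rangle$ with $h\ne e$, and suppose the points $0a$ $(a\in B_{R_1})$ are pairwise distinct. If $c\in B_{R_0}$ and $(gv^m)(p_-)=c$, then $(gv^m)(p_+)=c$; and conversely.

*Proof.* The converse follows by replacing $h$ by $h^{-1}$. By (2.4) $0\cdot u(p_\pm)=0u>0$, so $e<u(p_\pm)$ in $p_\pm$, i.e. $p_\pm\in V$. Write $P_n^\pm,Q_n^\pm$ for the sequences in $p_\pm$, and $P=P^-$, $Q=Q^-$; so $Q_m=c$. Let $H=\langle h\rangle$. If $p_+,p_-$ differ on $zB_s$, then by (4.3) there are distinct $a$ and $b=h^ja$ in $zB_s$, so $|j|\,\|h\|+2d(a,A_h)\le2s$ by (2.6), and hence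
$$\|h\|\le2s,\qquad d(z,A_h)\le s+d(a,A_h)\le2s.\tag{5.1}$$

*Case A: $\|h\|>2r$.* By (5.1), $p_\pm$ agree on every $zB_r$. Since $u^{\pm1}$ has radius $\le r$, iterating from $e$ gives $P_n^+=P_n^-$ for all $n$. If $p_\pm$ agree on $P_MB_R$ for some $M$, then $Q_M^+=P_Mg=Q_M^-$ (the same value in both orders), and iterating $v^{\pm1}$ gives $Q_n^+=Q_n^-$ for all $n$; done. Otherwise, by (5.1) with $s=R$, all $P_n$ lie within $2R$ of $A_h$. As $H$ acts cocompactly on $A_h$, these vertices lie in finitely many cosets $Ha$. So $HP_n=HP_{n'}$ for some $n\ne n'$, and $0u^n=0P_n=0P_{n'}=0u^{n'}$ by (2.4). This contradicts $0u>0$, which makes $n\mapsto0u^n$ strictly increasing.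

*Case B: $\|h\|\le2r$.* First we see that the axis is far away. Let $z_0\in A_h$ be nearest to $e$ and $\delta=d(e,A_h)$. The distinct vertices $z_0,hz_0$ lie in $B_{\delta+2r}$, and $0hz_0=0z_0$. By the hypothesis on $B_{R_1}$, $\delta+2r>R_1$. Let $Z=\{z:d(z,A_h)\le2r\}$, a subtree containing $A_h$. Then
$$d(e,Z)\ge\delta-2r\ge R_1-4r+1=R_0+K+2 .$$
On the geodesic from $e$ to the nearest point of $Z$ let $b,b'$ be the vertices at distance $R_0+1$ and $R_0+K+2$ from $e$. With $T_x=\{y:x\in[e,y]\}$ we have $A_h\subset Z\subset T_{b'}\subset T_b$, and $e,c\notin T_b$ because $|c|\le R_0$. The complement of $T_b$ is a subtree. Every path from $T_{b'}$ to this complement passes through $b'$ and then $b$, and $d(b,b')=K+1$. Put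
$$\mathcal L=\{P_n:n\le0\}\cup\{Q_n:n\le m\},\qquad\mathcal R=\{P_n:n\ge0\}\cup\{Q_n:n\ge m\}.$$

*Claim: $\mathcal L\cap T_{b'}=\emptyset$ or $\mathcal R\cap T_{b'}=\emptyset$.* Recall that $P_0=e$ and $Q_m=c$ are not in $T_b$. Suppose $P_i\in T_{b'}$ with $i<0$. If $P_{-M}\notin T_b$ for some $M>|i|$, then $[P_{-M},P_0]\cap T_b=\emptyset$, so $d(P_i,[P_{-M},P_0])\ge d(P_i,b)+1\ge K+2$, contradicting Lemma 3.1(ii). So $P_{-M}\in T_b$ for all large $M$. In the same way, using $Q_m=c\notin T_b$, if $Q_i\in T_{b'}$ with $i<m$, then $Q_{-M}\in T_b$ for all large $M$. For large $M$, moreover, $P_{-M}\in T_b\iff Q_{-M}\in T_b$: otherwise $b\in[P_{-M},Q_{-M}]$ and $d(P_{-M},b)\le R$, which is possible only for finitely many $M$. So $\mathcal L\cap T_{b'}\ne\emptyset$ implies $P_{-M}\in T_b$ for all large $M$. Likewise $\mathcal R\cap T_{b'}\ne\emptyset$ implies $P_M\in T_b$ for all large $M$. If both held, then $[P_{-M},P_M]\subset T_b$ would be at distance $\ge R_0+1>K$ from $P_0=e$, contradicting Lemma 3.1(ii). This proves the claim.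

*Computing $c$ from the side that does not see the axis.* Suppose $\mathcal L\cap T_{b'}=\emptyset$. For $z\in\mathcal L$ we have $z\notin Z$, so by (5.1) with $s=r$, $p_\pm$ agree on $zB_r$. Iterating $u^{-1}$ from $e$ gives $P_n^+=P_n^-$ for $n\le0$. Since $P_{-M}\notin T_{b'}\supset A_h$, $d(P_{-M},A_h)\ge d(P_{-M},b')\to\infty$. So by (5.1) with $s=R$, for $M$ large, in particular $-M\le\min(0,m)$, $p_\pm$ agree on $P_{-M}B_R$, and $Q_{-M}^+=Q_{-M}^-$. Iterating $v$ from $-M$ to $m$, at centers $Q_n\in\mathcal L$, gives $Q_m^+=Q_m^-=c$. If instead $\mathcal R\cap T_{b'}=\emptyset$, argue in the same way: iterate $u$ from $e$, compare $Q_M^\pm$ at a large $M\ge\max(0,m)$, and iterate $v^{-1}$ from $M$ down to $m$, at centers in $\mathcal R$. $\square$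

**Step 7: short values are decided near $e$.** The purpose is to remove the first obstacle of Section 3: although $g$ has radius $R$, a short value of $gv^m$ depends only on $p|_{B_{R_1}}$.

**Proposition 5.2 (local determination).** Let $p\in V$, $p'\in RO(G)$, $p|_{B_{R_1}}=p'|_{B_{R_1}}$, $c\in B_{R_0}$ and $(gv^m)(p)=c$. Then $(gv^m)(p')=c$.

*Proof.* Let $S=\max(R_1,R+|m|r)$, so $(gv^m)(q)$ depends only on $q|_{B_S}$. Choose an injection $\theta:B_{R_1}\to\mathbb R$, order preserving for $p$ (equivalently for $p'$), with $\theta(e)=0$. Extend it to injections $\theta_0,\theta_1:B_S\to\mathbb R$, order preserving for $p$ and $p'$ respectively; this is possible because $\mathbb R$ is densely ordered without endpoints. Realize them by $D_0=(x_i^{(0)})$, $D_1=(x_i^{(1)})$ using (4.1) with a common $A$, and consider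
$$x_i(\lambda,\cdot)=(1-\lambda)x_i^{(0)}+\lambda x_i^{(1)}.$$
Its $s$-derivative is positive for $\lambda\in[0,1]$, hence, by compactness of $[-A,A]$, for $\lambda$ in an open interval $J\supset[0,1]$, and it is $1$ for $|s|\ge A$. So this is a path. Both $x_i^{(0)}$ and $x_i^{(1)}$ send $\theta(a)$ to $\theta(ax_i)$ when $a,ax_i\in B_{R_1}$, so $0a=\theta(a)$ for all $\lambda$ and $a\in B_{R_1}$. Perturb the path by Lemma 4.1 with $\Delta=B_{R_1}$, so little that the orders of the points $0\cdot B_S$ at $\lambda=0$ and $\lambda=1$, where these points are distinct, are unchanged (4.2).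

Now for all $\lambda\in[0,1]$ the stabilizer is cyclic, and the points $0a=\theta(a)$ $(a\in B_{R_1})$ are distinct. Also $0u>0$: if $u=\bigvee\bigwedge w_{ij}$ over $B_r\subset B_{R_1}$, then $0u=\max_i\min_j\theta(w_{ij})=\theta(u(p))>\theta(e)=0$. Let
$$\Lambda=\{\lambda\in[0,1]:(gv^m)(p_+(\lambda))=c\}.$$
By Lemma 5.1 (trivially if the stabilizer is trivial), for each $\lambda_0$ the equation holds for $p_+(\lambda_0)$ iff it holds for $p_-(\lambda_0)$. So by (4.4) with our $S$, for $\lambda$ near $\lambda_0$ we have $\lambda\in\Lambda\iff\lambda_0\in\Lambda$. Thus $\Lambda$ is open and closed in $[0,1]$. Since $p_+(0)|_{B_S}=p|_{B_S}$, it contains $0$, hence $1$. Since $p_+(1)|_{B_S}=p'|_{B_S}$, we get $(gv^m)(p')=c$. $\square$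

## 6. Patterns, classes, and one exponent per class

### 6.1 Comparing exponents

Let $\Pi$ be the set of restrictions $\tau(p)=p|_{B_{R_1}}$, $p\in V$, called *patterns*; $|\Pi|\le\beta(R_1)!$. As $R_1\ge r$, whether $p\in V$ depends only on $p|_{B_{R_1}}$. By Lemma 3.2 and Proposition 5.2, for $\tau=\tau(p)\in\Pi$ the set
$$M(\tau)=\{(m,c):c=(gv^m)(p),\ |c|\le R_0\}$$
is nonempty and depends only on $\tau$.

**Definition.** Write $\tau\,E\,\tau'$ if there are $A$ and $D\in\mathcal D_A^k$ with $0u>0$, $\mathrm{Stab}_D(0)$ cyclic, and $p,p'\in\mathcal P(D)$ with $\tau(p)=\tau$, $\tau(p')=\tau'$. *Classes* are the classes of the equivalence relation on $\Pi$ generated by the symmetric relation $E$. They depend only on $u$ and $r$, not on $g$.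

*Example.* Let $k=1$, $u=|x|$. Then $0u>0$ iff $0x\ne0$, and then $0x^n\neq 0$ for all $n\ne0$, so the stabilizer is trivial and $\mathcal P(D)$ has one element. So $E$ is equality, and there are two classes, one for each order of $G=\mathbb Z$. These are the two places of Section 1 that need the different exponents $-7$ and $7$.

**Step 8: exponents are nearly constant on a class, and classes are stable under deformation.** The purpose is to bound the variation of $m$ within a class, and to have a criterion for two patterns to be in the same class.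

**Lemma 6.1.** If $\tau=\tau'$ or $\tau\,E\,\tau'$, $(m,c)\in M(\tau)$ and $(m',c')\in M(\tau')$, then $|m-m'|\le\kappa$.

*Proof.* If $\tau=\tau'$, then for one $p$ we have $Q_m=c$, $Q_{m'}=c'$, so $d(Q_m,Q_{m'})\le2R_0$, and Lemma 3.1(iii) gives $|m-m'|\le(2R_0+1)\beta(K)\le\kappa$.

Otherwise $\tau\neq\tau'$ and, up to naming the generator, $\tau=\tau(p_-)$, $\tau'=\tau(p_+)$ with $H=\mathrm{Stab}_D(0)=\langle h\rangle\ne1$. *Bounding $h$.* As $p_\pm$ differ on $B_{R_1}$, some $h^i=ba^{-1}$ with $a,b\in B_{R_1}$, $i\ne0$. Write $h=\omega t\omega^{-1}$, reduced, with $t$ cyclically reduced. Then $|h|=2|\omega|+|t|\le2|\omega|+|i||t|=|h^i|\le2R_1$. In particular $|\omega|\le2R_1$.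

*Bounding $j$.* Let $Q_n=Q_n^-$ be the sequence in $p_-$, so $Q_m=c$. Since $p_+,p_-\in\mathcal P(D)$, (2.4) gives $0Q_{m'}=0gv^{m'}=0c'$. So $Q_{m'}=h^jc'$ for some $j$. For $0\le l\le|j|$ let $h_l=h^{\pm l}$, with the sign of $j$. If $j\ne0$, then $\omega t^{\pm l}$ is a prefix of the reduced form $\omega t^j\omega^{-1}$ of $h^j$, so it lies on $[e,h^j]$; hence in all cases $d(h_l,[e,h^j])\le|\omega|\le2R_1$. Next, $[e,h^j]\subset[e,c]\cup[c,h^jc']\cup[h^jc',h^j]$, and the first and third geodesics have length $\le R_0$; so every vertex of $[e,h^j]$ is within $R_0$ of $[c,h^jc']=[Q_m,Q_{m'}]$. By Lemma 3.1(i), applied to the $Q_n$ with $n$ between $m$ and $m'$, every vertex of the latter is within $r$ of some such $Q_n$. Altogether there is $n_l$ with $Q_{n_l}=h_ld_l$, $|d_l|\le2R_1+R_0+r=\rho$, and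
$$0gv^{n_l}=0Q_{n_l}=0h_ld_l=0d_l .$$
As $n\mapsto0gv^n=0u^ng$ is injective, at most $\beta(\rho)$ integers occur as $n_l$. For each $n$, at most $\beta(\rho)$ of the distinct vertices $h_l$ are within $\rho$ of $Q_n$. So $|j|+1\le\beta(\rho)^2$.

*Conclusion.* $d(Q_m,Q_{m'})=d(c,h^jc')\le2R_0+|j||h|\le2R_0+2R_1\beta(\rho)^2$, and Lemma 3.1(iii) gives $|m-m'|\le\kappa$. $\square$

**Lemma 6.2.** Let $D_\lambda$ be a path with $0u>0$ for all $\lambda\in[0,1]$ and with the points $0a$ $(a\in B_{R_1})$ distinct at $\lambda=0$ and at $\lambda=1$. Then the orders of $0\cdot B_{R_1}$ at $\lambda=0$ and $\lambda=1$, transported to $B_{R_1}$, belong to the same class.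

*Proof.* Perturb by Lemma 4.1 with $\Delta=\{e\}$, so little that $0u>0$ for all $\lambda\in[0,1]$ ($0u$ has a positive minimum on $[0,1]$; use (4.2)) and that the two end patterns are unchanged. All $p_\pm(\lambda)$ lie in $V$, since $0\cdot u(p_\pm(\lambda))=0u>0$. By (4.4) with $S=R_1$, for $\lambda$ near $\lambda_0$ we have $\tau(p_+(\lambda))\in\{\tau(p_\pm(\lambda_0))\}$, and $\tau(p_+(\lambda_0))\,E\,\tau(p_-(\lambda_0))$ by definition. So the class of $\tau(p_+(\lambda))$ is locally constant on $[0,1]$, hence constant. At $\lambda=0,1$, $\tau(p_+(\lambda))$ is the end pattern. $\square$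

### 6.2 The normalized value $\varphi(p)$

**Step 9: fix one exponent per class.** The purpose is to define the value at $p$ of the future short conjugator, so that it is short and locally determined with bounds depending on $r$ only.

We restore $\varepsilon$: there are $\Pi_\varepsilon$ with its classes (the condition in $E$ being $0u^\varepsilon>0$) and $M_\varepsilon(\tau)=\{(m,c):c=(gv^{\varepsilon m})(p),\ |c|\le R_0\}$. $\Pi_+$ and $\Pi_-$ are disjoint. In each class $\mathcal C\subset\Pi_\varepsilon$ pick $\tau_0$ and $(n_{\mathcal C},c_0)\in M_\varepsilon(\tau_0)$. Any $\tau\in\mathcal C$ equals $\tau_0$ or is joined to it by a chain of fewer than $|\Pi_\varepsilon|$ $E$-steps. Choosing elements of $M_\varepsilon$ at the intermediate patterns and using Lemma 6.1 for each step,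
$$|m-n_{\mathcal C}|\le\kappa\,\beta(R_1)!=N\qquad\text{for all }(m,c)\in M_\varepsilon(\tau),\ \tau\in\mathcal C.\tag{6.1}$$

Let $W=V_+\cup V_-=\{p:u(p)\ne e\}$. For $p\in V_\varepsilon$ with $\tau(p)\in\mathcal C$ put
$$\varphi(p)=e\,u^{\varepsilon n_{\mathcal C}}g=(gv^{\varepsilon n_{\mathcal C}})(p).$$

**(6.2)** *$\varphi(p)\in B_{R_2}$, and $\varphi(p)$ depends only on $p|_{B_{R_3}}$.* The restriction $p|_{B_{R_1}}$ determines $\varepsilon$, $\mathcal C$ and $M_\varepsilon(\tau(p))$. Choose $(m,c)\in M_\varepsilon(\tau(p))$. Then $\varphi(p)=c\,v^{\varepsilon(n_{\mathcal C}-m)}$ is obtained from $c\in B_{R_0}$ by applying $v$ or $v^{-1}$ at most $N$ times. Each application moves a point $d$ inside $dB_r$ and depends only on the order of $dB_r$. All balls $dB_r$ involved lie in $B_{R_0+rN}=B_{R_2}$, and $R_3=\max(R_1,R_2)$.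

## 7. The normalized slide commutes with $u$ and is monotone

**Step 10: the class is constant along orbits of $u$.** The purpose is to remove the second obstacle: the exponents $n_{\mathcal C}$ must agree at $a$ and $au$.

**(7.1) Classes are constant along real orbitals.** *Let $D\in\mathcal D_A^k$ and $\alpha,\gamma\in(-A,A)$. Suppose $\alpha u>\alpha$ and $\alpha u^n\le\gamma<\alpha u^{n+1}$ for some $n\in\mathbb Z$, or the same with $u^{-1}$ in place of $u$. Suppose the points $\alpha a$ $(a\in B_{R_1})$ are distinct, and likewise the points $\gamma a$. Then the orders on $B_{R_1}$ given by $a\mapsto\alpha a$ and $a\mapsto\gamma a$ lie in the same $\Pi_\varepsilon$ and in the same class.*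

Say $\alpha u>\alpha$. Every $s$ between $\alpha$ and $\gamma$ (inclusive) satisfies $\alpha u^l\le s<\alpha u^{l+1}$ for some $l$, and then $su\ge\alpha u^{l+1}>s$. Put $s_\lambda=\alpha+\lambda(\gamma-\alpha)$, and let $J\supset[0,1]$ be an open interval on which $|s_\lambda|<A$. Then $x_i(\lambda,s)=(s+s_\lambda)x_i-s_\lambda$ is a path in $\mathcal D_{2A}^k$. Under $D_\lambda$ we have $0w=s_\lambda w-s_\lambda$ for $w\in F$. So $0u>0$ for $\lambda\in[0,1]$, and the end patterns are those at $\alpha$ and $\gamma$. Lemma 6.2 applies. The case of $u^{-1}$ is the same, for $\varepsilon=-1$.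

**(7.2) In a chain.** In $(G,p)$ let $\mathrm{supp}\,u=\{a:au\ne a\}$; by (2.2) this is $\{a:p^a\in W\}$. Let the class of $a\in\mathrm{supp}\,u$ be that of $\tau(p^a)$. *The class of $au$ equals that of $a$.* Replacing $p$ by $p^a$ we may take $a=e$. Realize $p|_{B_{R_1+r}}$ by (4.1) with $\theta(e)=0$, so $0a=\theta(a)$ for $a\in B_{R_1+r}$. With $d=u(p)\in B_r$ we have $0u=0d$, since $0u=\max\min0w_{ij}=\theta(\max\min w_{ij})=\theta(d)$. The points $0a$ $(a\in B_{R_1})$ are distinct, and so are the points $0da$. The patterns at $0$ and $0d$ are $p|_{B_{R_1}}$ and $p^d|_{B_{R_1}}$, the patterns of $e$ and of $eu=d$. Since $0d=0u\ne0$, (7.1) applies to $\alpha=0$, $\gamma=0d$: with $n=1$ if $0u>0$, and with $u^{-1}$ and $n=-1$ if $0u<0$.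

So classes are constant on $\langle u\rangle$-orbits in $\mathrm{supp}\,u$. Hence
$$az:=au^{\varepsilon n_{\mathcal C}}\qquad(\mathcal C\subset\Pi_\varepsilon\text{ the class of }a)$$
defines a bijection $z$ of $\mathrm{supp}\,u$ commuting with $u$: on each orbit it is one fixed power of $u$. As $ug=gv$, $g$ maps $\mathrm{supp}\,u$ onto $\mathrm{supp}\,v$. So $f:a\mapsto azg$ is a bijection $\mathrm{supp}\,u\to\mathrm{supp}\,v$, and
$$(au)f=azug=azgv=(af)v,\qquad af=a\,\varphi(p^a);\tag{7.3}$$
the second formula is (2.2) for $u^{\varepsilon n_{\mathcal C}}g$.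

**Step 11: monotonicity.** The purpose is to remove the third obstacle: where two orders are placed in one consistent picture, the values $\varphi$ respect the order.

**Lemma 7.1.** Let $S=R_3$ and let $\sigma$ be a consistent total order on $\alpha B_S\sqcup\gamma B_S$ restricting on the copies to $p|_{B_S}$ and $q|_{B_S}$ with $p,q\in W$, and with $\alpha e<\gamma e$. Then $\alpha\varphi(p)<\gamma\varphi(q)$ in $\sigma$.

*Proof.* Note $\varphi(p),\varphi(q)\in B_{R_2}\subset B_S$. Realize $\sigma$ by (4.1), by some $D$ and real points $\theta(\alpha e)<\theta(\gamma e)$, again called $\alpha<\gamma$. Then $\theta(\alpha a)=\alpha a$ and $\theta(\gamma a)=\gamma a$ for $a\in B_S$, and all these points are distinct. Take $\hat p\in\mathcal P(\alpha)$ and $\hat q\in\mathcal P(\gamma)$. They agree with $p,q$ on $B_S$, so $\hat p,\hat q\in W$, and by (6.2) $\varphi(\hat p)=\varphi(p)$, $\varphi(\hat q)=\varphi(q)$. By (2.4), as real points,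
$$\alpha\varphi(p)=\alpha u^ng,\qquad\gamma\varphi(q)=\gamma u^{n'}g,$$
where $n,n'$ are the signed exponents $\varepsilon n_{\mathcal C}$ of the patterns at $\alpha$ and $\gamma$. As $g$ acts increasingly on $\mathbb R$, it suffices that $\alpha u^n<\gamma u^{n'}$. Note $\alpha u=\alpha\cdot u(\hat p)\ne\alpha$, because $e\ne u(\hat p)\in B_r\subset B_S$.

If $\gamma$ lies in the convex hull of $\{\alpha u^l:l\in\mathbb Z\}$, then according to the sign of $\alpha u-\alpha$ we have $\alpha u^l\le\gamma<\alpha u^{l+1}$ or $\alpha u^{-l}\le\gamma<\alpha u^{-l-1}$ for some $l$. So (7.1) applies: the signs $\varepsilon$ and the classes agree, $n=n'$, and $\alpha u^n<\gamma u^n$. Otherwise, as $\alpha<\gamma$, we have $\gamma>\alpha u^l$ for all $l$. Hence $\gamma u^{n'}>\alpha u^l$ for all $l$, in particular for $l=n$. $\square$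

## 8. From the values $\varphi(p)$ to an element of $F$

**Step 12: two values can be interpolated.** The purpose is to find, for two orders $p,q\in W$, bounded words that separate the values in the way needed for a lattice expression taking the value $\varphi(p)$ at $p$ and $\varphi(q)$ at $q$.

**Lemma 8.1.** For $p,q\in W$, $a=\varphi(p)$, $b=\varphi(q)$, there is $w\in B_{R_4}$ with $a\le_pw$ and $w\le_qb$.

*Proof.* Let $S=R_3$. Think of $\gamma b<\alpha a$ as an assumption on an order of $\alpha B_S\sqcup\gamma B_S$, and collect the relations $\gamma y_1<\alpha y_2$ that it forces. Let $C\subset B_S\times B_S$ be the least set such that $(b,a)\in C$ and, for $(y_1,y_2)\in C$: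

(i) $(y_1',y_2')\in C$ whenever $y_1'\le_qy_1$ and $y_2\le_py_2'$, with $y_1',y_2'\in B_S$;

(ii) $(y_1x,y_2x)\in C$ for $x\in\{x_1^{\pm1},\dots,x_k^{\pm1}\}$ with $y_1x,y_2x\in B_S$.

By induction along a derivation, for $(y_1,y_2)\in C$ there is $\xi\in G$ with
$$y_1\le_qb\xi\quad\text{and}\quad a\xi\le_py_2,$$
where $|\xi|$ is at most the number of uses of (ii). We start with $\xi=e$; rule (i) keeps $\xi$; rule (ii) replaces $\xi$ by $\xi x$, using right invariance. Each rule has one premise, so a derivation is a sequence of pairs. Without repetition it has fewer than $\beta(S)^2=R_4$ steps, so we may take $|\xi|\le R_4$. If $(e,e)\in C$, then $e\le_qb\xi$ and $a\xi\le_pe$. Multiplying on the right by $\xi^{-1}$, we see that $w=\xi^{-1}$ works.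

Suppose $(e,e)\notin C$. Define $\sigma$ on $\alpha B_S\sqcup\gamma B_S$ by $p$ on the $\alpha$-copy, $q$ on the $\gamma$-copy, and $\gamma y_1<\alpha y_2$ if $(y_1,y_2)\in C$, otherwise $\alpha y_2<\gamma y_1$. Exactly one of the two relations holds between distinct elements, so transitivity means that there is no $3$-cycle.

- A cycle with two elements in the $\gamma$-copy would be $\gamma y_1<\gamma y_1'<\alpha y_2<\gamma y_1$. Then $y_1<_qy_1'$ and $(y_1',y_2)\in C$, so $(y_1,y_2)\in C$ by (i), contradicting $\alpha y_2<\gamma y_1$.
- A cycle with two elements in the $\alpha$-copy would be $\alpha y_2<\alpha y_2'<\gamma y_1<\alpha y_2$. Then $(y_1,y_2)\in C$ and $y_2<_py_2'$, so $(y_1,y_2')\in C$ by (i), contradicting $\alpha y_2'<\gamma y_1$.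

A cycle inside one copy is impossible. So $\sigma$ is a total order. It is consistent: inside a copy by right invariance of $p,q$; between the copies because (ii) with $x_i$ and with $x_i^{-1}$ gives $(y_1,y_2)\in C\iff(y_1x_i,y_2x_i)\in C$ when all four elements lie in $B_S$. Also $\alpha e<\gamma e$, since $(e,e)\notin C$. By Lemma 7.1, $\alpha a<\gamma b$. But $\gamma b<\alpha a$, since $(b,a)\in C$: a contradiction. $\square$

**Step 13: the short conjugator.** The purpose is to combine the interpolations into one element $g''\in L(B_{R_4})$ with $g''(p)=\varphi(p)$ for all $p\in W$, and to check that it conjugates $u$ to $v$.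

*Proof of Theorem 1.1.* If $W=\emptyset$, then $u=e$ by (2.5), so $v=e$ and $e\in L(B_{R_4})$ conjugates. Let $W\ne\emptyset$.

*Two orders.* Let $p,q\in W$, $a=\varphi(p)$, $b=\varphi(q)$. By Lemma 8.1 for $(p,q)$ and for $(q,p)$ there are $w,w'\in B_{R_4}$ with
$$a\le_pw,\qquad w\le_qb,\qquad b\le_qw',\qquad w'\le_pa .$$
As $\beta(n)\ge n$, $R_4\ge R_3\ge R_2$, so $a,b\in B_{R_4}$. Put
$$h_{p,q}=\bigl((a\wedge w)\vee b\bigr)\wedge(a\vee w')\in L(B_{R_4}).$$
At $p$, $a\wedge w$ and $a\vee w'$ both have value $a$, so $h_{p,q}(p)=\min(\max(a,b),a)=a$. At $q$, the value of $a\wedge w$ is $\le w\le b$ and that of $a\vee w'$ is $\ge w'\ge b$, so $h_{p,q}(q)=b$. Thus $h_{p,q}(p)=\varphi(p)$ and $h_{p,q}(q)=\varphi(q)$.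

*All orders.* In the finite lattice $L(B_{R_4})$ put
$$g_p=\bigvee_{q\in W}h_{p,q},\qquad g''=\bigwedge_{p\in W}g_p ;$$
these are joins and meets of finitely many distinct elements. Then $g_p(p)=\varphi(p)$ and $g_p(q)\ge_q\varphi(q)$ for all $p,q\in W$. So $g''(q)=\min_pg_p(q)=\varphi(q)$ for all $q\in W$, the minimum being attained at $p=q$.

*Conjugation.* In any chain $(G,p)$, for $a\in\mathrm{supp}\,u$ we have $p^a\in W$, and by (2.2) and (7.3) $ag''=a\,g''(p^a)=a\,\varphi(p^a)=af$. So $g''$ maps $\mathrm{supp}\,u$ onto $\mathrm{supp}\,v$, and hence the complement onto the complement. For $b=ag''\in\mathrm{supp}\,v$ with $a\in\mathrm{supp}\,u$,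
$$b\,g''^{-1}ug''=(au)g''=(au)f=(af)v=bv .$$
For $b\notin\mathrm{supp}\,v$, the point $b\,g''^{-1}$ is fixed by $u$, so $b\,g''^{-1}ug''=b=bv$. By (2.5), $g''^{-1}ug''=v$. $\blacksquare$

With the deduction in Section 1, Theorem 1.2 is proved: the conjugacy problem for the free $\ell$-group on two generators is solvable.

## 9. All ranks, running time, centralizers

The following supplements were not used above.

**(a) All ranks.** *For free $\ell$-groups $F(X)$ of any rank, with elements given as words, the conjugacy problem is solvable.* If $X=\emptyset$ the group is trivial. Otherwise $u,v$ involve only generators from a finite nonempty set $X_0\subset X$. The inclusion $F(X_0)\to F(X)$ is split by the retraction that sends $X\smallsetminus X_0$ to $e$. Applying the retraction to $v=g^{-1}ug$ shows that $u,v$ are conjugate in $F(X)$ iff they are conjugate in $F(X_0)$. Now use Theorem 1.2.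

**(b) Elementary complexity.** *For fixed finite $k$ the algorithm can be run in time bounded by a tower of exponentials of fixed height in the length of the input.* The constants in (1.1) and the number of expressions over $B_{R_4}$ arise from $r$ by a fixed number of exponentiations, factorials and polynomial operations. Encode an element of radius $\le n$ by a set of nonempty subsets of $B_n$ (a join of meets); there are at most $2^{2^{\beta(n)}}$ codes, and products, inverses, joins and meets are computed on codes by distributivity. For the word problem: *$w\in F$ of radius $\le n$ is trivial iff $ew=e$ for every consistent total order on $B_n$.* This follows from (2.5), because the consistent orders on $B_n$ are exactly the restrictions of right orders: realize a consistent order by (4.1) with $\theta(e)=0$; then any $p\in\mathcal P(0)$ restricts to it. These orders, at most $\beta(n)!$ in number, can be enumerated, and $ew=\max_i\min_jw_{ij}$ can be evaluated in each. The elements to be tested, $ugv^{-1}g^{-1}$ with $g\in L(B_{R_4})$, have radius $\le2r+2R_4$.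

**(c) Centralizers.** *For every $u\in F$ (finite rank), the permutation group $\Gamma_u$ induced by the centralizer $C_F(u)$ on $\Sigma=\bigsqcup_{p\in RO(G)}\mathrm{supp}_{(G,p)}u$ is virtually free abelian of finite rank.* Take $v=u$ and fix $r$. The classes depend only on $u$ and $r$. Let $\mathcal A$ be the group of permutations of $\Sigma$ of the form $a\mapsto au^{n_{\mathcal C}}$, where $\mathcal C$ is the class of $a$ and the $n_{\mathcal C}\in\mathbb Z$ are arbitrary. By (7.2) these are permutations and form a group. Every class occurs and $u$ has no finite orbits on $\Sigma$, so $\mathcal A\cong\mathbb Z^s$, where $s$ is the number of classes. For $g\in C_F(u)$, Sections 6–8 give $z\in\mathcal A$ and $g''\in L(B_{R_4})$ with $zg=g''$ on $\Sigma$. So $\Gamma_u$ is covered by finitely many cosets $\mathcal A\gamma$ in the group of permutations of $\Sigma$. If $g_1=a_1\gamma$ and $g_2=a_2\gamma$ are elements of $\Gamma_u$ in the same coset, then $g_1g_2^{-1}=a_1a_2^{-1}\in\Gamma_u\cap\mathcal A$. Hence $[\Gamma_u:\Gamma_u\cap\mathcal A]<\infty$, and $\Gamma_u\cap\mathcal A$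 is free abelian of finite rank.
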